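
\newtheorem{theorem}{Theorem}[section]
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{corollary}[theorem]{Corollary}
\numberwithin{equation}{section}

\title{Incompleteness of the $\Lambda$-metric\\ on smoothly bounded pseudoconvex domains}


\begin{abstract}
The Robin function $\Lambda$ of a bounded pseudoconvex domain $D\subset\mathbb C^n$ with smooth boundary gives rise to a K\"ahler metric on $D$ with potential $\log(-\Lambda)$, the $\Lambda$-metric. We show that this metric need not be complete: for every $n\ge2$ there is a worm-type domain with an explicit family of spirals running to the boundary, almost all of which have finite $\Lambda$-length. More generally, incompleteness occurs whenever the boundary contains a complex curve along which the complex tangent hyperplane is constant and the real normal rotates with a nonzero conjugate period. The same argument applies to every K\"ahler potential of the form $-c\log\delta+c'+O(\delta^s)$ with $c,s>0$, where $\delta$ is the distance to the boundary.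
\end{abstract}

\section{Introduction}

\subsection{The Robin function and the $\Lambda$-metric}

Let $n\ge2$, put $N=2n-2$, and let $D\subset\mathbb C^n\cong\mathbb R^{2n}$ be a bounded domain with smooth boundary. For $w\in D$ let $G(\cdot,w)$ be the Green function of $D$ for the Laplacian on $\mathbb R^{2n}$ with pole at $w$, normalized by
\[
G(z,w)=\frac1{|z-w|^{N}}+h_w(z),\qquad h_w\ \text{harmonic in }D,\qquad G(\cdot,w)=0\ \text{on }\partial D .
\]
The \emph{Robin function} of $D$ is
\[
\Lambda(w)=\lim_{z\to w}\Big(G(z,w)-\frac1{|z-w|^{N}}\Big)=h_w(w).
\]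
Write $\delta(w)=\operatorname{dist}(w,\partial D)$. Since $h_w=-|z-w|^{-N}$ on $\partial D$, the maximum principle gives $-\delta(w)^{-N}\le h_w<0$; in particular $\Lambda<0$. When $D=B(w,R)$ is the open ball of radius $R$ about $w$, we have $h_w\equiv-R^{-N}$, so that $(-\Lambda(w))^{-1/N}=R$. In general $(-\Lambda(w))^{-1/N}$ is an averaged size of $D$ as seen from $w$. It tends to $0$ as $w\to\partial D$, that is, $\Lambda(w)\to-\infty$ (see Lemma~\ref{lem:robin} for a precise estimate).

We put
\[
u=\log(-\Lambda).
\]
This function is smooth. Indeed, $h_w(z)=h_z(w)$ is locally bounded on $D\times D$ and harmonic in each variable. By the gradient estimates for harmonic functions it is locally Lipschitz in each variable with uniform constants, hence continuous on $D\times D$. By Fubini it is then harmonic on $D\times D\subset\mathbb R^{4n}$ in the sense of distributions, hence smooth.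

Yamaguchi \cite{Yamaguchi} proved that if $D$ is pseudoconvex, then $u$ is strictly plurisubharmonic. Hence
\[
ds^2=\sum_{\alpha,\beta=1}^n\frac{\partial^2\log(-\Lambda)}{\partial z_\alpha\partial\bar z_\beta}\,dz_\alpha\otimes d\bar z_\beta
\]
is a K\"ahler metric on $D$, the \emph{$\Lambda$-metric}. The question, posed in \cite{Book}, is:
\begin{center}
\emph{Is the $\Lambda$-metric complete on every bounded pseudoconvex domain with smooth boundary?}
\end{center}

\subsection{Which answer would one guess?}

The metric has an exhausting potential, which is a first sign in favor of completeness. Here is what one would need in addition. For a smooth plurisubharmonic function $U$ on $D$ and a $C^1$ curve $\gamma$ in $D$ we write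
\[
|\gamma'|_U=\Big(\sum_{\alpha,\beta}U_{\alpha\bar\beta}(\gamma)\,\gamma_\alpha'\,\overline{\gamma_\beta'}\Big)^{1/2},\qquad
\ell_U(\gamma)=\int|\gamma'(t)|_U\,dt ;
\]
other conventions change lengths only by a constant factor. The $\Lambda$-length of $\gamma$ is $\ell_u(\gamma)$.

\begin{lemma}\label{lem:complete}
Let $D\subset\mathbb C^n$ be a bounded domain, $U\in C^\infty(D)$ plurisubharmonic and $\varepsilon>0$. The function $-e^{-\varepsilon U}$ is plurisubharmonic if and only if
\begin{equation}\label{eq:DF}
i\partial\bar\partial U\ \ge\ \varepsilon\,i\partial U\wedge\bar\partial U ,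
\end{equation}
and in that case
\begin{equation}\label{eq:speed}
|(U\circ\gamma)'|\le2\varepsilon^{-1/2}|\gamma'|_U
\end{equation}
for every $C^1$ curve $\gamma$ in $D$. If moreover $U$ is strictly plurisubharmonic and tends to $\infty$ at $\partial D$, then the K\"ahler metric $\partial\bar\partial U$ is complete.
\end{lemma}

\begin{proof}
The first claim follows from
$i\partial\bar\partial(-e^{-\varepsilon U})=\varepsilon e^{-\varepsilon U}\big(i\partial\bar\partial U-\varepsilon\,i\partial U\wedge\bar\partial U\big)$.
Under \eqref{eq:DF} we have $\varepsilon|\partial U(\gamma')|^2\le|\gamma'|_U^2$, and $(U\circ\gamma)'=2\operatorname{Re}\partial U(\gamma')$; this gives \eqref{eq:speed}. Consequently $U$ is bounded above on every set of finite diameter. If $U\to\infty$ at $\partial D$, sublevel sets of $U$ are compact. A Cauchy sequence then lies in a compact subset of $D$, so it has a convergent subsequence and converges.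
\end{proof}

For the unit ball, the method of images (recalled in Section~\ref{sec:robin}) gives $-\Lambda(w)=(1-|w|^2)^{-N}$. So $-(-\Lambda)^{-1/N}=|w|^2-1$ is plurisubharmonic, and Lemma~\ref{lem:complete} with $U=u$, $\varepsilon=1/N$ shows that the $\Lambda$-metric of the ball is complete. For comparison, Ohsawa \cite{Ohsawa} showed that for every bounded pseudoconvex domain with $C^1$ boundary the Bergman metric
$ds_B^2=\sum_{\alpha,\beta}\frac{\partial^2\log K}{\partial\xi_\alpha\partial\bar\xi_\beta}\,d\xi_\alpha\otimes d\bar\xi_\beta$ is complete, where $K(\xi,\xi)$ is the Bergman kernel on the diagonal. One would guess that the $\Lambda$-metric behaves in the same way. It does not.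

\subsection{Results}

Let $\varphi:\mathbb R\to[0,\infty)$ be smooth, even and convex, with $\varphi=0$ on $[-1,1]$, $\varphi>0$ elsewhere, and $\varphi\to\infty$ at $\pm\infty$. For example, take $\varphi(0)=\varphi'(0)=0$, $\varphi''=0$ on $[-1,1]$ and $\varphi''(t)=e^{-1/(|t|-1)}$ for $|t|>1$. Write $z=(z_1,z_2,z'')$ with $z''\in\mathbb C^{n-2}$, put $L=\log|z_2|^2$, and define
\begin{equation}\label{eq:domain}
\begin{gathered}
r(z)=|z_1-e^{iL}|^2-1+|z''|^2+\varphi(L),\\
D=\{z\in\mathbb C\times\mathbb C^*\times\mathbb C^{n-2}:\ r(z)<0\}.
\end{gathered}
\end{equation}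

\begin{theorem}\label{thm:worm}
The set $D$ in \eqref{eq:domain} is a bounded pseudoconvex domain in $\mathbb C^n$ with $C^\infty$ boundary, and its $\Lambda$-metric is not complete. For almost every $x\in(-\frac14,\frac14)$ and all sufficiently large $y_0$, the curve
\[
\gamma_x(y)=\big(e^{2i(x+iy)},\,e^{x+iy},\,0\big),\qquad y\ge y_0,
\]
lies in $D$, satisfies $\delta(\gamma_x(y))=e^{-2y}\to0$, and has finite $\Lambda$-length.
\end{theorem}

The idea is this. Near $\partial D$ one has $u=-N\log(2\delta)+O(\delta)$. On a holomorphic curve along which $-\log\delta$ is \emph{harmonic}, the leading term contributes nothing to the metric, and only the error term is left. The curves $\gamma_x$ sweep out such a holomorphic curve, on which the error decays exponentially. It remains to pass from the size of the error to the size of its Laplacian, and this is where subharmonicity helps.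

What makes the example work is a holonomy of the normal direction along complex curves in the boundary. Let $\nu$ denote the inner unit normal of $\partial D$, viewed as a vector in $\mathbb C^n$. On a Riemann surface with local coordinate $\zeta=x+iy$ we use $*d\theta=-\theta_y\,dx+\theta_x\,dy$.

\begin{theorem}\label{thm:general}
Let $D\subset\mathbb C^n$, $n\ge2$, be a bounded pseudoconvex domain with smooth boundary. Let $S$ be a connected Riemann surface and $p:S\to\mathbb C^n$ a holomorphic map with $p(S)\subset\partial D$. Assume that the complex tangent hyperplane of $\partial D$ is constant along $p$, that is,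
\begin{equation}\label{eq:normal}
\nu(p(s))=e^{i\theta(s)}\nu_0
\end{equation}
for a fixed unit vector $\nu_0$ and a smooth $\theta:S\to\mathbb R/2\pi\mathbb Z$.
\begin{enumerate}
\item[(a)] The form $d\theta$ is a harmonic $1$-form on $S$.
\item[(b)] Assume that $\int_\gamma*d\theta\ne0$ for some closed curve $\gamma$ in $S$. Then the $\Lambda$-metric of $D$ is incomplete. More generally, if $U\in C^\infty(D)$ is strictly plurisubharmonic with
\begin{equation}\label{eq:U}
U=-c\log\delta+c'+O(\delta^s)\quad\text{near }\partial D
\end{equation}
for constants $c,s>0$ and $c'\in\mathbb R$, then the K\"ahler metric $\partial\bar\partial U$ is incomplete.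
\item[(c)] In the situation of (b), for no $\varepsilon>0$ does $i\partial\bar\partial U\ge\varepsilon\,i\partial U\wedge\bar\partial U$ hold on $D$. In particular, for no $\varepsilon>0$ is $-(-\Lambda)^{-\varepsilon}$ plurisubharmonic on $D$.
\end{enumerate}
\end{theorem}

For $n=2$ and $p$ nonconstant, the assumption \eqref{eq:normal} is automatic when $p(S)$ lies in a complex line. Indeed, where $p'\ne0$ both $p'$ and $ip'$ are tangent to $\partial D$, so $\nu$ is Hermitian-orthogonal to $p'$ and lies in a fixed complex line of $\mathbb C^2$; by continuity this holds at the zeros of $p'$ as well. Thus an open piece $M\subset\partial D$ of a complex line makes the $\Lambda$-metric incomplete as soon as the conjugate differential $*d\theta$ of the argument of the normal has a nonzero period on $M$.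

By (c), on these domains the route to completeness through Lemma~\ref{lem:complete} is closed for every exponent. The comparison with the Bergman metric is as follows.

\begin{corollary}\label{cor:bergman}
On the domain of Theorem~\ref{thm:worm}, and on every domain as in Theorem~\ref{thm:general} for which the period condition in (b) holds, the inequality $ds^2\ge c\,ds_B^2$ fails for every $c>0$.
\end{corollary}

\begin{proof}
The proofs below produce curves of finite $\Lambda$-length along which $\delta\to0$. If $ds^2\ge c\,ds_B^2$ held, these curves would have finite Bergman length, while they leave every compact subset of $D$. This contradicts the completeness of the Bergman metric \cite{Ohsawa}.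
\end{proof}

Section~\ref{sec:worm} studies the domain \eqref{eq:domain} and shows the mechanism on a potential that can be differentiated by hand. Section~\ref{sec:robin} estimates $\Lambda$ near the boundary, Section~\ref{sec:criterion} turns this estimate into a criterion for incompleteness, and Sections~\ref{sec:proof1} and~\ref{sec:proof2} prove the two theorems.

\section{A worm-type domain and its spirals}\label{sec:worm}

\subsection{The domain}

Expanding the square in \eqref{eq:domain},
\begin{equation}\label{eq:r}
r=|z_1|^2-2\operatorname{Re}(z_1e^{-iL})+|z''|^2+\varphi(L).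
\end{equation}

\begin{proposition}\label{prop:domain}
The set $D$ is a bounded pseudoconvex domain with $C^\infty$ boundary $\{r=0\}$, and $-\log(-r)$ is plurisubharmonic on $D$.
\end{proposition}

\begin{proof}
\emph{Bounded and connected.} On $\{r\le0\}$ we have $\varphi(L)\le1$, so $|z_2|$ stays in a compact subset of $(0,\infty)$, and $|z_1|\le2$, $|z''|\le1$. Hence $\{r\le0\}$ is compact. The fiber of $D$ over $z_2$ is nonempty exactly when $\varphi(L)<1$, and then it is a ball centered at $(e^{iL},0)$. These $z_2$ form an annulus, since $\varphi$ is even and convex, and the centers depend continuously on $z_2$. So $D$ is connected.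

\emph{Smooth boundary.} Suppose $r=0$ and $\partial r/\partial z_j=0$ for all $j\ne2$. Then $z_1=e^{iL}$ and $z''=0$, so $\varphi(L)=1$. At $z_1=e^{iL}$ the $L$-derivative of $|z_1-e^{iL}|^2$ vanishes, so $\partial_Lr=\varphi'(L)$. This is nonzero, because a critical point of the convex function $\varphi$ is a minimum, where $\varphi=0$. As $\partial L/\partial z_2=1/z_2\ne0$, we get $dr\ne0$ on $\{r=0\}$. So every point of $\{r=0\}$ is a boundary point of $D$. Conversely, $\partial D\subset\{r=0\}$ because $\{r\le0\}$ is compact. Hence $\partial D=\{r=0\}$ is smooth.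

\emph{Pseudoconvexity.} Near any point choose a branch $\ell=\log z_2=\sigma+i\tau$ and put $A=2\tau$. Then $L=2\sigma$, $e^A=|e^{-i\ell}|^2$ and $e^Ae^{-iL}=e^{-2i\ell}$, so \eqref{eq:r} gives
\[
e^Ar=|z_1e^{-i\ell}|^2+|z''e^{-i\ell}|^2-2\operatorname{Re}\big(z_1e^{-2i\ell}\big)+e^{2\tau}\varphi(2\sigma).
\]
The first two terms are sums of squared moduli of holomorphic functions and the third is pluriharmonic. The last is a function of $\ell$ alone, with Laplacian $4e^{2\tau}(\varphi''+\varphi)(2\sigma)\ge0$. So $e^Ar$ is plurisubharmonic. Near a boundary point it is a smooth defining function of $D$, since its differential on $\{r=0\}$ is $e^A\,dr\neq0$. Hence the Levi form of $\partial D$ is nonnegative, and $D$ is pseudoconvex. Finally, $t\mapsto-\log(-t)$ is convex and increasing on $t<0$, so $-\log(-e^Ar)=-\log(-r)-A$ is plurisubharmonic where $r<0$. Since $A$ is pluriharmonic, the last claim follows.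
\end{proof}

The worm twist $e^{iL}$ makes the fibers rotate: if $|L|\le1$ and $z''=0$, the fiber in the $z_1$-plane is the unit disc about $e^{iL}$, whose boundary circle passes through $0$ (Figure~\ref{fig:worm}). So $\partial D$ contains the annulus $\{(0,z_2,0):|L|\le1\}$. We parametrize its interior by
\[
p(\zeta)=(0,e^\zeta,0),\qquad\zeta=x+iy,\quad|x|<\tfrac12 ,
\]
so that $L=2x$ at $p(\zeta)$. The normal there is computed from $\nabla r=2(\partial r/\partial\bar z_j)_j$. At $p(\zeta)$ we have $2\,\partial r/\partial\bar z_1=2(z_1-e^{iL})=-2e^{2ix}$ and $\partial r/\partial\bar z_j=z_j=0$ for $j\ge3$. Also $\partial_Lr=2\operatorname{Re}(iz_1e^{-iL})+\varphi'(L)=0$, since $z_1=0$ and $|2x|<1$. As $-\nabla r$ points inward,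
\begin{equation}\label{eq:wormnormal}
\nu(p(\zeta))=(e^{2ix},0,0).
\end{equation}

\begin{figure}[t]
\centering
\begin{tikzpicture}[scale=1.15]
\begin{scope}
\draw[dashed] (0,0) circle (0.607);
\draw[dashed] (0,0) circle (1.649);
\draw[thick,->] (1.1,0) arc (0:335:1.1);
\fill (0,0) circle (0.9pt) node[below] {$0$};
\node at (0,-2.05) {$z_2$-plane};
\end{scope}
\begin{scope}[xshift=4.3cm]
\draw[gray] (40:1) circle (1);
\draw (0:1) circle (1);
\draw[gray] (-40:1) circle (1);
\draw[thick,->] (40:1) -- (40:0.12);
\draw[thick,->] (0:1) -- (0:0.12);
\draw[thick,->] (-40:1) -- (-40:0.12);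
\fill (40:1) circle (0.9pt);
\fill (0:1) circle (0.9pt);
\fill (-40:1) circle (0.9pt);
\fill (0,0) circle (0.9pt) node[left] {$0$};
\node at (0.8,-2.05) {$z_1$-plane};
\end{scope}
\end{tikzpicture}
\caption{The domain $D$ of \eqref{eq:domain} for $n=2$. Left: $z_2=e^{x+iy}$ circles endlessly on $|z_2|=e^x$ inside the annulus $|L|<1$ (dashed), where $L=\log|z_2|^2$. Right: the fibers of $D$ over points with $L\approx-0.7,\,0,\,0.7$ are unit discs about $e^{iL}$. Their boundary circles meet at $0$, where the inner normal is $e^{iL}$. For $|z_2|=e^x$ the point $z_1=e^{-2y}e^{2ix}$ moves to $0$ along the radius with $L=2x$ (arrows) as $y\to\infty$.}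
\label{fig:worm}
\end{figure}

\subsection{The mechanism, by hand}\label{sec:mechanism}

We look for a holomorphic curve that lies over $p$ in the normal direction: $F=p+f\cdot(1,0,0)$ with $f/|f|=e^{2ix}$. Then $|f|$, as long as it is small, is the distance to the boundary, and $\log f=\log|f|+2ix$ must be holomorphic. So $-\log|f|$ has to be a harmonic conjugate of $2x$, that is, $2y$ up to a constant. This gives
\begin{equation}\label{eq:F}
F(\zeta)=(e^{2i\zeta},e^\zeta,0)=p(\zeta)+e^{-2y}\nu(p(\zeta)),\qquad|x|<\tfrac12 .
\end{equation}
Had the normal not rotated, $|f|$ would have been constant and $F$ would never approach $\partial D$. Here, in contrast, the conjugate $2y=2\arg z_2$ of the rotation angle $2\log|z_2|$ is multivalued on the annulus: each turn around it multiplies the distance by $e^{-4\pi}$, and nothing stops $y$ from going to infinity.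

Let us test this on the potential $U_0=-\log(-r)$, which is plurisubharmonic by Proposition~\ref{prop:domain} and tends to $\infty$ at $\partial D$. For a holomorphic map $F$ from an open subset of $\mathbb C$ to $D$ and a smooth plurisubharmonic $U$ on $D$, the chain rule gives
\begin{equation}\label{eq:pull}
|F'|_U^2=(U\circ F)_{\zeta\bar\zeta}=\tfrac14\Delta(U\circ F),\qquad\Delta=\partial_x^2+\partial_y^2 .
\end{equation}
Now $r(F(\zeta))=|e^{-2y}e^{2ix}-e^{2ix}|^2-1=-2e^{-2y}+e^{-4y}$, so for $y\ge0$
\[
U_0(F(\zeta))=2y-\log(2-e^{-2y}).
\]
The first term is harmonic and drops out of \eqref{eq:pull}. The second has $y$-derivative $-2/(2e^{2y}-1)$ and second derivative $8e^{2y}/(2e^{2y}-1)^2$. Therefore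
\[
|F'|_{U_0}=\frac{\sqrt2\,e^{y}}{2e^{2y}-1},\qquad\int_0^\infty|F'(x+iy)|_{U_0}\,dy<\infty ,
\]
although $U_0\to\infty$ along the curve. Measured by $|\cdot|_{U_0}$ (which is only known to be a seminorm, since we have not shown that $U_0$ is strictly plurisubharmonic), the spiral reaches $\partial D$ in finite length.

For $u=\log(-\Lambda)$ the same should happen, but there is no formula to differentiate. We replace it by a $C^0$ estimate of $u$ in terms of $\delta$ (Section~\ref{sec:robin}), and by an argument that extracts integrated information about $\Delta(u\circ F)$ from a $C^0$ estimate (Section~\ref{sec:criterion}).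

\section{The Robin function near the boundary}\label{sec:robin}

For a ball, the Green function is explicit, and so is the corresponding function for the exterior of a ball. Touching $\partial D$ at a point by a ball from each side, we can trap $\Lambda$ between the two. Since $\partial D$ is compact and smooth, there is $R>0$ such that for every $p\in\partial D$
\begin{equation}\label{eq:R}
B(p+R\nu(p),R)\subset D\qquad\text{and}\qquad B(p-R\nu(p),R)\cap D=\emptyset .
\end{equation}

\begin{lemma}\label{lem:robin}
Let $D\subset\mathbb C^n$ be a bounded domain with smooth boundary and let $R$ be as in \eqref{eq:R}. If $p\in\partial D$, $0<t<R$ and $w=p+t\nu(p)$, then $w\in D$, $\delta(w)=t$ and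
\[
\big|u(w)+N\log(2t)\big|\le\frac{Nt}{R}.
\]
Every $w\in D$ with $\delta(w)<R$ is of this form. In particular $u=-N\log\delta-N\log2+O(\delta)$ near $\partial D$.
\end{lemma}

\begin{proof}
We have $B(w,t)\subset B(p+R\nu(p),R)\subset D$ and $|w-p|=t$, so $\delta(w)=t$. Conversely, given $w\in D$ with $\delta(w)<R$, let $p\in\partial D$ be a nearest point. The ball $B(w,\delta(w))\subset D$ touches $\partial D$ at $p$, so $w-p$ is an inward normal to $\partial D$ and $w=p+\delta(w)\nu(p)$.

\emph{Method of images.} Consider a ball of radius $R$, centered at $0$ after a translation. For $w\ne0$, $|w|\ne R$, put $w^*=R^2w/|w|^2$ and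
\[
g_w(z)=\frac1{|z-w|^N}-\Big(\frac R{|w|\,|z-w^*|}\Big)^N .
\]
Expanding both squares,
\begin{equation}\label{eq:image}
|w|^2|z-w^*|^2-R^2|z-w|^2=(|z|^2-R^2)(|w|^2-R^2).
\end{equation}
Hence $g_w=0$ on $|z|=R$, and $g_w>0$ when $z\ne w$ and $z,w$ lie both inside or both outside the sphere. The second term of $g_w$ is harmonic in $z$ on the side of the sphere containing $w$, because $w^*$ lies on the other side. By \eqref{eq:image} with $z=w$, its value at $z=w$, without the minus sign, is $\big(R/\big||w|^2-R^2\big|\big)^N$. (For the ball itself this says $-\Lambda(w)=(R/(R^2-|w|^2))^N$ when $w\ne0$, and $-\Lambda(0)=R^{-N}$ as seen in the introduction.)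

\emph{Upper bound for $-\Lambda$.} Take the interior ball $B$ with center $p+R\nu(p)$; in translated coordinates $|w|=R-t$. The difference $G(\cdot,w)-g_w$ is harmonic in $B$, since the poles cancel. It is continuous on $\overline B$, and on $\partial B$ it equals $G(\cdot,w)\ge0$. So it is nonnegative at $w$, where its value is $\Lambda(w)+\big(R/(R^2-(R-t)^2)\big)^N$:
\[
-\Lambda(w)\le\Big(\frac R{t(2R-t)}\Big)^N .
\]

\emph{Lower bound.} Take the exterior ball with center $p-R\nu(p)$; now $|w|=R+t$. The difference $g_w-G(\cdot,w)$ is harmonic in $D$ and extends continuously to $\overline D$, since $w^*$ lies in the open exterior ball, which does not meet $\overline D$. On $\partial D$ it equals $g_w\ge0$. So it is nonnegative at $w$: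
\[
-\Lambda(w)\ge\Big(\frac R{t(2R+t)}\Big)^N .
\]

Taking logarithms,
\[
-N\log\Big(1+\frac t{2R}\Big)\le u(w)+N\log(2t)\le-N\log\Big(1-\frac t{2R}\Big),
\]
and the claim follows from $\log(1+s)\le s$ and from $-\log(1-s)\le2s$ on $[0,\frac12]$. (The latter holds by convexity, since it holds at the end points.)
\end{proof}

Pseudoconvexity is not needed in this lemma.

\section{A criterion for incompleteness}\label{sec:criterion}

Along a half-strip on which $-\log\delta$ is harmonic and grows at least linearly, a potential as in \eqref{eq:U} differs from a harmonic function by an exponentially small error $v$. By \eqref{eq:pull} we need $\int\sqrt{\Delta v}\,dy<\infty$. Smallness of $v$ alone does not control $\Delta v$: for $v=e^{-y}\cos(e^{2y})$ one finds $\Delta v=(e^{-y}-4e^{3y})\cos(e^{2y})$. But here $\Delta v\ge0$. So the integral of $\Delta v$ over a box is at most its integral against a cutoff function, and there the Laplacian can be moved onto the cutoff. The price is that we control only integrals over boxes, hence only almost every line.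

\begin{lemma}\label{lem:strip}
Let $v$ be smooth on $\{\zeta=x+iy:|x|<a,\ y>y_0\}$ with $\Delta v\ge0$ and $|v|\le Ce^{-by}$ for some $b>0$. Then for almost every $x\in(-\frac a2,\frac a2)$,
\[
\int_{y_1}^\infty\sqrt{\Delta v(x+iy)}\,dy<\infty\qquad\text{for all }y_1>y_0 .
\]
\end{lemma}

\begin{proof}
Choose $\chi\in C_c^\infty\big((-a,a)\times(-1,2)\big)$ with $0\le\chi\le1$ and $\chi=1$ on $[-\frac a2,\frac a2]\times[0,1]$. Put $\chi_k(x,y)=\chi(x,y-k)$ and $Q_k=[-\frac a2,\frac a2]\times[k,k+1]$. For every integer $k>y_0+1$ the support of $\chi_k$ lies in the half-strip, and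
\[
\int_{Q_k}\Delta v\le\int\chi_k\,\Delta v=\int v\,\Delta\chi_k\le C_1e^{-bk},
\]
where $C_1$ depends on $C$, $b$ and $\chi$ only; the first inequality uses $\Delta v\ge0$. By Cauchy--Schwarz on $Q_k$, which has area $a$,
\[
\int_{Q_k}\sqrt{\Delta v}\le(aC_1)^{1/2}e^{-bk/2}.
\]
Let $k_0$ be the smallest integer exceeding $y_0+1$. Summing over $k\ge k_0$ we obtain $\int_{-a/2}^{a/2}\int_{k_0}^\infty\sqrt{\Delta v}\,dy\,dx<\infty$. By Fubini, the inner integral is finite for almost every $x$. What remains is an integral of a continuous function over a compact interval.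
\end{proof}

\begin{proposition}\label{prop:criterion}
Let $D\subset\mathbb C^n$ be a bounded domain, and let $U\in C^\infty(D)$ be strictly plurisubharmonic and satisfy \eqref{eq:U} with constants $c,s>0$, $c'\in\mathbb R$. Let $F:\{|x|<a,\ y>y_0\}\to D$ be holomorphic and suppose that
\[
\sigma=-\log\delta(F)\ \text{ is harmonic and }\ \sigma(x+iy)\ge by-C\ \text{ with }b>0 .
\]
Then for almost every $x\in(-\frac a2,\frac a2)$ and every $y_1>y_0$, the curve $y\mapsto F(x+iy)$, $y\ge y_1$, has finite length for $\partial\bar\partial U$, and $\delta\to0$ along it. Consequently $\partial\bar\partial U$ is not complete.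
\end{proposition}

\begin{proof}
Choose $\delta_0>0$ and $C_0$ with $|U+c\log\delta-c'|\le C_0\delta^s$ where $\delta<\delta_0$, and $y_2\ge y_0$ such that $\delta(F)=e^{-\sigma}<\delta_0$ for $y>y_2$. On $y>y_2$,
\[
U\circ F=c\,\sigma+c'+v,\qquad|v|\le C_0e^{-s\sigma}\le C_0e^{sC}e^{-sby}.
\]
Since $\sigma$ is harmonic, \eqref{eq:pull} gives $\Delta v=\Delta(U\circ F)=4|F'|_U^2\ge0$. The curve $y\mapsto F(x+iy)$ has velocity $iF'$, so its length over $y\ge y_3$ is $\frac12\int_{y_3}^\infty\sqrt{\Delta v}\,dy$ for every $y_3>y_2$. For almost every $x$ this is finite by Lemma~\ref{lem:strip}, and on compact $y$-intervals the length is finite anyway. Also $\delta=e^{-\sigma}\to0$.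

Fix such an $x$. The points $F(x+ik)$, $k\in\mathbb N$ large, form a Cauchy sequence for the distance of $\partial\bar\partial U$. If they converged for this distance to a point of $D$, they would converge to it in the Euclidean topology, since a Riemannian distance induces the manifold topology. This contradicts $\delta(F(x+ik))\to0$.
\end{proof}

\section{Proof of Theorem~\ref{thm:worm}}\label{sec:proof1}

By Proposition~\ref{prop:domain}, $D$ is a bounded pseudoconvex domain with smooth boundary. By Yamaguchi's theorem \cite{Yamaguchi} $U=u$ is strictly plurisubharmonic, and by Lemma~\ref{lem:robin} it satisfies \eqref{eq:U} with $c=N$, $c'=-N\log2$ and $s=1$. Let $F$ be the map \eqref{eq:F}, and choose $y_*$ with $e^{-2y_*}<R$. For $|x|<\frac12$ and $y>y_*$, Lemma~\ref{lem:robin} applied at the boundary point $p(\zeta)$ with $t=e^{-2y}$ shows that $F(\zeta)\in D$ and $\delta(F(\zeta))=e^{-2y}$. Thus $\sigma=2y$ is harmonic, and Proposition~\ref{prop:criterion} applies with $a=\frac12$, $b=2$. For almost every $x\in(-\frac14,\frac14)$ the curve $\gamma_x(y)=F(x+iy)$, $y\ge y_0$, has finite $\Lambda$-length for every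 $y_0>y_*$, and the $\Lambda$-metric is not complete. \qed

\section{Holonomy of the normal: proof of Theorem~\ref{thm:general}}\label{sec:proof2}

Theorem~\ref{thm:worm} used the surface $p(\eta)=(0,\eta,0)$, for which $\nu_0=(1,0,0)$, $\theta=\log|\eta|^2$ by \eqref{eq:wormnormal}, and $*d\theta=2\,d\arg\eta$ has period $4\pi$ on circles. In general, the construction in Section~\ref{sec:mechanism} needs a local harmonic conjugate of $\theta$. Part (a) says that pseudoconvexity provides it, and the period in (b) provides the room for $-\log\delta$ to grow without bound.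

\begin{proof}[Proof of (a)]
The claim is local. Let $\zeta$ be a local coordinate near a point with coordinate $\zeta_0$, and use a real-valued lift of $\theta$. We use Oka's theorem that $-\log\delta$ is plurisubharmonic on a pseudoconvex domain, and test it on holomorphic discs pushed off $p$ into $D$. If the push at $\zeta_0$ is exactly in the normal direction, the resulting inequality is empty, so we tilt by a constant angle $\kappa\in(-\frac\pi2,\frac\pi2)$. The sign of $\kappa$ will decide the sign of the inequality.

Let $q$ be the polynomial of degree at most $1$ in $\zeta$ with $\operatorname{Re}q(\zeta_0)=\theta(\zeta_0)+\kappa$, $\nabla\operatorname{Re}q(\zeta_0)=\nabla\theta(\zeta_0)$ and, say, $\operatorname{Im}q(\zeta_0)=0$. Put $k=\operatorname{Re}q-\theta$. Then $k(\zeta_0)=\kappa$, so $|k|<\frac\pi2$ on a small closed disc around $\zeta_0$. By \eqref{eq:normal},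
\[
e^{iq}\nu_0=e^{-\operatorname{Im}q}\,e^{ik}\,\nu(p),
\]
and the real inner product of $e^{ik}\nu$ with the unit vector $\nu$ is $\cos k$. Let $\rho$ be the signed distance to $\partial D$, positive in $D$. It is smooth near $\partial D$, with $\nabla\rho=\nu$ on $\partial D$. By Taylor's formula, as $\epsilon\to0^+$, uniformly on the disc,
\[
\rho\big(p(\zeta)+\epsilon e^{iq(\zeta)}\nu_0\big)=\epsilon\,e^{-\operatorname{Im}q}\cos k+O(\epsilon^2)>0
\]
for small $\epsilon$. So the holomorphic disc $\zeta\mapsto p(\zeta)+\epsilon e^{iq(\zeta)}\nu_0$ then lies in $D$, where $\rho=\delta$. By Oka's theorem the function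
\[
-\log\rho\big(p+\epsilon e^{iq}\nu_0\big)+\log\epsilon=\operatorname{Im}q-\log\cos k+O(\epsilon)
\]
is subharmonic in $\zeta$, and hence so is its uniform limit as $\epsilon\to0$. Since $\operatorname{Im}q$ is harmonic, $-\log\cos k$ is subharmonic:
\[
0\le\Delta(-\log\cos k)=\tan k\,\Delta k+\sec^2k\,|\nabla k|^2 .
\]
At $\zeta_0$ we have $\nabla k=0$ and $\Delta k=-\Delta\theta$, so $-\tan\kappa\;\Delta\theta(\zeta_0)\ge0$. For $\kappa=0$ this is empty, but $\kappa=\frac\pi4$ and $\kappa=-\frac\pi4$ together give $\Delta\theta(\zeta_0)=0$. Hence $\theta$ is locally harmonic.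
\end{proof}

\begin{proof}[Proof of (b)]
\emph{Reduction to an annulus.} By (a) the form $*d\theta$ is closed, so its integral defines a homomorphism $\pi_1(S)\to\mathbb R$. This is nonzero on the class of $\gamma$, which therefore has infinite order. Let $S'\to S$ be the covering whose fundamental group is the infinite cyclic group generated by $\gamma$. By uniformization, $S'$ is biholomorphic to an annulus $\{r_1<|\eta|<r_2\}$ with $0\le r_1<r_2\le\infty$. We pull back $p$ and $\theta$, which preserves \eqref{eq:normal}, rescale $\eta$, and shrink the annulus. So we may assume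
\[
S=\{e^{-2a}<|\eta|<e^{2a}\}\quad\text{for some }a>0,
\]
and that $*d\theta$ has a nonzero period $P$ on the circle $|\eta|=1$, which is freely homotopic to the lift of $\gamma$ up to orientation. Replacing $\eta$ by $1/\eta$ if necessary, we may assume $P>0$.

\emph{The half-strip.} Put $\eta=e^\zeta$, $\zeta=x+iy$, and lift $\theta$ to a real harmonic function on the strip $|x|<2a$. This strip is simply connected, so there is a holomorphic $q=\theta+i\sigma$ on it, with $\sigma$ real harmonic and $d\sigma=*d\theta$. Since $*d\theta$ comes from the annulus, $\sigma(\zeta+2\pi i)-\sigma(\zeta)$ is constant, equal to $P$. Thus $\sigma-Py/2\pi$ is $2\pi$-periodic in $y$, and it is bounded on $|x|\le a$: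
\begin{equation}\label{eq:growth}
\sigma\ge\frac{P}{2\pi}\,y-C\qquad(|x|\le a).
\end{equation}
The map
\[
F(\zeta)=p(e^\zeta)+e^{iq(\zeta)}\nu_0=p(e^\zeta)+e^{-\sigma(\zeta)}\,\nu\big(p(e^\zeta)\big)
\]
is holomorphic by its first expression. By \eqref{eq:growth} there is $y_0$ such that $e^{-\sigma}<R$ for $|x|<a$, $y>y_0$, with $R$ as in \eqref{eq:R}. By Lemma~\ref{lem:robin} and the second expression, $F(\zeta)\in D$ and $\delta(F(\zeta))=e^{-\sigma(\zeta)}$ there.

So the hypotheses of Proposition~\ref{prop:criterion} hold with $b=P/2\pi$, and $\partial\bar\partial U$ is incomplete. For the $\Lambda$-metric take $U=u$, which is strictly plurisubharmonic by Yamaguchi's theorem \cite{Yamaguchi} and satisfies \eqref{eq:U} by Lemma~\ref{lem:robin}.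
\end{proof}

Without a period, $\sigma$ would descend to a single-valued function on the annulus, bounded on compact subannuli. Then $\delta\circ F$ would be bounded below over them, and letting $y\to\infty$ would not bring $F$ to $\partial D$.

\begin{proof}[Proof of (c)]
Suppose \eqref{eq:DF} holds for some $\varepsilon>0$. By \eqref{eq:speed}, $U$ is bounded along every curve of finite length. But along the curves of finite length found in (b) we have $\delta\to0$, so $U\to\infty$ by \eqref{eq:U}, a contradiction. For $U=u$ we have $-(-\Lambda)^{-\varepsilon}=-e^{-\varepsilon U}$, and if this function were plurisubharmonic for some $\varepsilon>0$, then \eqref{eq:DF} would hold by Lemma~\ref{lem:complete}.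
\end{proof}

\begin{thebibliography}{9}

\bibitem{Book}
A printed mathematics book (source of the problem).

\bibitem{Ohsawa}
Ohsawa, theorem on the completeness of the Bergman metric of a bounded pseudoconvex domain with $C^1$ boundary.

\bibitem{Yamaguchi}
Yamaguchi, theorem on the strict plurisubharmonicity of $\log(-\Lambda)$ for pseudoconvex domains.

\end{thebibliography}

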